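# The order of the family of convex mappings of the ball

## A paraboloid in $\mathbb C^2$ and the trace of its second-order terms

Take the ball $B=\{|z_1|^2+|z_2|^2<1\}$ in $\mathbb C^2$ and the map
$$f(z_1,z_2)=\Bigl(\frac{z_1}{1-z_1},\ \frac{z_2}{1-z_1}\Bigr).$$
What is its image? If $w=f(z)$, then $1+w_1=1/(1-z_1)$, so $z=w/(1+w_1)$, and $\|z\|<1$ says $|w_1|^2+|w_2|^2<|1+w_1|^2$, that is,
$$|w_2|^2<1+2\operatorname{Re}w_1 .$$
Conversely, if this inequality holds, then $|w_1|^2+|w_2|^2<|1+w_1|^2$; in particular $1+w_1\ne0$, and $w/(1+w_1)$ is a point of $B$ that $f$ sends to $w$. So $f$ maps $B$ biholomorphically onto the inside of a paraboloid, which is convex. Near the origin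
$$f_1=z_1+z_1^2+\cdots,\qquad f_2=z_2+z_1z_2+\cdots,$$
so the quadratic part of $f$ is $z_1\cdot(z_1,z_2)$. One number that measures the size of this quadratic part is half the trace of the matrix $D^2f(0)(w,\cdot)$, for a unit vector $w$. For $w=e_1$ it is
$$\tfrac12\Bigl(\frac{\partial^2f_1}{\partial z_1^2}(0)+\frac{\partial^2f_2}{\partial z_2\partial z_1}(0)\Bigr)=\tfrac12(2+1)=\tfrac32 ,$$
for $w=e_2$ it is $0$, and for general $w$ it is $\frac32w_1$. The largest modulus is $\frac32$.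

In one variable the same recipe gives $z/(1-z)=z+z^2+\cdots$, with convex image the half-plane $1+2\operatorname{Re}w>0$. There the number is $|f''(0)|/2=1$, and a classical theorem says that no normalized convex function on the disc has $|f''(0)|/2>1$. (A two-line proof appears below.) Is $\frac32$ likewise the largest possible value in $\mathbb C^2$? We shall see that it is not, and we shall find the exact value in every dimension.

## Linear invariance, the order, and the statements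

Let $B$ be the Euclidean unit ball of $\mathbb C^n$, $n\ge2$, let $\langle u,v\rangle=\sum u_j\bar v_j$, and let $S=\{\|e\|=1\}$.

**Definition.** $K(B)$ is the family of *normalized convex mappings*: biholomorphic maps $f$ from $B$ onto a convex set $f(B)\subset\mathbb C^n$, with $f(0)=0$ and $Df(0)=I$.

The identity belongs to $K(B)$, and so does $z/(1-z_1)$: the computation above works in $\mathbb C^n$ with $|w_2|^2$ replaced by $\|w'\|^2$, where $w=(w_1,w')$.

**Definition.** For $\phi\in\operatorname{Aut}(B)$ the *Koebe transform* of $f$ is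
$$\Lambda_\phi(f)(z)=[D\phi(0)]^{-1}[Df(\phi(0))]^{-1}\bigl(f(\phi(z))-f(\phi(0))\bigr).$$

Since $f(\phi(B))=f(B)$, the image of $\Lambda_\phi(f)$ is an affine image of $f(B)$, hence convex; the two inverse matrices restore $D\Lambda_\phi(f)(0)=I$. So $\Lambda_\phi$ maps $K(B)$ into itself, and one says that $K(B)$ is a *linear-invariant family*.

We need the automorphisms explicitly. For $u\in S$ consider the vector field $u-\langle z,u\rangle z$ and let $\varphi^u_s$ be its time $s$ flow. Write $z=\zeta u+z^\perp$ with $z^\perp\perp u$. The equations are $\dot\zeta=1-\zeta^2$ and $\dot z^\perp=-\zeta z^\perp$, and the solution is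
$$\varphi^u_s(\zeta u+z^\perp)=\frac{(\zeta+\tanh s)\,u+(\cosh s)^{-1}z^\perp}{1+\zeta\tanh s}.\tag{1}$$
Indeed, the first coordinate is the addition formula for $\tanh$. The second is $z^\perp/(\cosh s+\zeta\sinh s)$, whose logarithmic derivative in $s$ is $-\frac{\sinh s+\zeta\cosh s}{\cosh s+\zeta\sinh s}$, which is minus the first coordinate. The field satisfies $\operatorname{Re}\langle u-\langle z,u\rangle z,z\rangle=(1-\|z\|^2)\operatorname{Re}\langle u,z\rangle$, so $\frac{d}{ds}\log(1-\|z\|^2)=-2\operatorname{Re}\langle u,z\rangle$ is bounded along trajectories: a trajectory in $B$ cannot approach the sphere in finite time. Hence $\varphi^u_s\in\operatorname{Aut}(B)$, with inverse $\varphi^u_{-s}$. Expanding (1) at $z=0$,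
$$\varphi_s^u(0)=(\tanh s)u,\quad D\varphi^u_s(0)=\begin{cases}\cosh^{-2}s&\text{on }u,\\ \cosh^{-1}s&\text{on }u^\perp,\end{cases}\quad D^2\varphi^u_s(0)(w,w)=-2(\tanh s)\langle w,u\rangle D\varphi^u_s(0)w.\tag{2}$$

**Example.** Put $u=e_1$, $\rho=\tanh s$. Then $\varphi-\varphi(0)$ has components $\frac{(1-\rho^2)z_1}{1+\rho z_1}$ and $\frac{\sqrt{1-\rho^2}\,z'}{1+\rho z_1}$, so the Koebe transform of the identity is $\Lambda_\varphi(\mathrm{id})(z)=z/(1+\rho z_1)$. As $\rho\to-1$ we recover the map of the first section. The identity has no quadratic part at all, but its Koebe transforms do.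

**Definition.** The *order* of $K(B)$ is
$$\operatorname{ord}K(B)=\sup_{f\in K(B)}\ \sup_{\|w\|=1}\ \tfrac12\bigl|\operatorname{trace}\{D^2f(0)(w,\cdot)\}\bigr| .$$

Since $Df(0)=I$, the trace is the derivative of $\log\det Df$ at $0$ in the direction $w$. For $z/(1-z_1)$ in $\mathbb C^n$ and $w=e_1$ we get $\frac12(2+(n-1))=\frac{n+1}2$. It is known that
$$\operatorname{ord}K(B)\ge\frac{3n-1}{\sqrt2}-\sqrt{2n(n-1)}>\frac{n+1}2\qquad(n\ge2);$$
for $n=2$ this lower bound is $5/\sqrt2-2\approx1.5355$. The problem is to find the order.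

**Notation.** For $f\in K(B)$ write $f(z)=z+A(z,z)+C(z,z,z)+\cdots$ with $A,C$ symmetric and multilinear. For $e\in S$ put
$$T=T_e=A(e,\cdot),\qquad a=a_f(e)=\langle A(e,e),e\rangle,\qquad \tau(w)=\tau_f(w)=\operatorname{trace}A(w,\cdot).$$
As $D^2f(0)(w,\cdot)=2A(w,\cdot)$, we have $\operatorname{ord}K(B)=\sup_{f,e}|\tau_f(e)|$. For $f(z)=z/(1-z_1)$, $A(z,z)=z_1z$, so $A(e_1,e_1)=e_1$ and $A(e_1,e_j)=\frac12e_j$ for $j\ge2$; thus $T_{e_1}=\operatorname{diag}(1,\frac12,\dots,\frac12)$ and $a_f(e_1)=1$.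

**Theorem A.** For every $n\ge2$, $\operatorname{ord}K(B)=\sqrt{\dfrac{n^2+1}2}$, and the supremum is attained.

**Theorem B.**
1. For every $\lambda\ge1$,
$$\max_{f\in K(B),\,e\in S}\bigl|a_f(e)+\lambda(\tau_f(e)-a_f(e))\bigr|=\sqrt{1+(n-1)\lambda+\tfrac{(n-1)^2}2\lambda^2}.$$
2. For orthonormal $e,e'$ and $f\in K(B)$, $|\langle A(e,e'),e'\rangle|\le1/\sqrt2$, and this is sharp.
3. If $\tau_f(e)=\operatorname{ord}K(B)$, then $T_e$ is self-adjoint and $\langle A(e,e),e\rangle=(n+1)/\sqrt{2(n^2+1)}$.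

Theorem A is the case $\lambda=1$ of B(1), because $1+(n-1)+\frac{(n-1)^2}2=\frac{n^2+1}2$. For $n=2$ the value is $\sqrt{5/2}\approx1.5811$, larger than $\frac32$. For $n=1$ the formula gives the classical value $1$.

Two textbook facts are used throughout. *Schwarz lemma*: if $H:B\to B$ is holomorphic and $H(0)=0$, then $\|H(z)\|\le\|z\|$ and $\|DH(0)\|\le1$; if moreover $DH(0)=0$, then $\|H(z)\|\le\|z\|^2$. (For $z,y\in S$ apply the one-variable lemma to $\zeta\mapsto\langle H(\zeta z),y\rangle$.) *Montel's theorem*: a locally bounded family of holomorphic maps is normal.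

## A domain over a strip whose trace beats $\frac{n+1}2$

This section proves that the value in B(1) is reached. We look for convex domains fibered by balls over a plane domain, and replace the half-plane by a strip.

**Step 1: a convex domain.** Let
$$D=\{(w_1,w')\in\mathbb C\times\mathbb C^{n-1}:\ |x|<\tfrac\pi2,\ \|w'\|<R(x)\},\qquad x=\operatorname{Re}w_1,\quad R(x)=e^{x/2}\sqrt{\cos x}.$$
Put $q=\log R$ and $t=\tan x$. Then $q'=\frac12-\frac12t$ and $q''=-\frac12(1+t^2)$, so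
$$\frac{R''}R=q''+q'^2=-\tfrac12-\tfrac12t^2+\tfrac14-\tfrac12t+\tfrac14t^2=-\tfrac14(1+t)^2\le0 .$$
So $R$ is concave. If $(w_1,w'),(v_1,v')\in D$ have $x=\operatorname{Re}w_1$, $y=\operatorname{Re}v_1$, and $0\le\theta\le1$, then $\|(1-\theta)w'+\theta v'\|<(1-\theta)R(x)+\theta R(y)\le R((1-\theta)x+\theta y)$. Hence $D$ is convex.

**Step 2: $D$ is a biholomorphic image of $B$.** Let $p(\zeta)=2\arctan\zeta=-i\log W$ with $W=\frac{1+i\zeta}{1-i\zeta}$. The map $\zeta\mapsto W$ takes the disc onto $\operatorname{Re}W>0$, and $\operatorname{Re}p=\arg W$, so $p$ maps the disc conformally onto the strip $|\operatorname{Re}w|<\pi/2$. Since $\operatorname{Re}W=\frac{1-|\zeta|^2}{|1-i\zeta|^2}$ and $|W|=\frac{|1+i\zeta|}{|1-i\zeta|}$,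
$$\cos\operatorname{Re}p=\frac{\operatorname{Re}W}{|W|}=\frac{1-|\zeta|^2}{|1+\zeta^2|}.$$
Let $g=e^{p/2}(1+\zeta^2)^{-1/2}$, with the principal branch (on the disc $\operatorname{Re}(1+\zeta^2)>0$). It has no zeros, and
$$|g(\zeta)|^2(1-|\zeta|^2)=e^{\operatorname{Re}p}\cos\operatorname{Re}p=R(\operatorname{Re}p(\zeta))^2 .$$
Thus $\|z'\|^2<1-|z_1|^2$ if and only if $\|g(z_1)z'\|<R(\operatorname{Re}p(z_1))$, and $\Phi(z)=(p(z_1),g(z_1)z')$ maps $B$ biholomorphically onto $D$; the inverse is $z_1=p^{-1}(w_1)$, $z'=w'/g(z_1)$.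

**Step 3: the second-order terms at each base point.** Let $\rho\in(-1,1)$ and let $\varphi(z)=\bigl(\frac{z_1+\rho}{1+\rho z_1},\frac{\sqrt{1-\rho^2}\,z'}{1+\rho z_1}\bigr)$, which is (1) with $u=e_1$, $\tanh s=\rho$. Let $f\in K(B)$ be the affine normalization of $\Phi\circ\varphi$. With $\mu(\zeta)=\frac{\zeta+\rho}{1+\rho\zeta}$, the derivative of $\Phi\circ\varphi$ at $0$ is diagonal, and
$$f_1=\frac{p(\mu(z_1))-p(\rho)}{(1-\rho^2)p'(\rho)},\qquad f'=z'G(z_1),\quad G(\zeta)=\frac{g(\mu(\zeta))}{g(\rho)(1+\rho\zeta)} .$$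
So $A(z,z)=(a z_1^2,\ G'(0)z_1z')$ and $T_{e_1}=\operatorname{diag}(a,b,\dots,b)$ with $b=\frac12G'(0)$. We have $\mu'(0)=1-\rho^2$ and $\mu''(0)=-2\rho(1-\rho^2)$. Also $p'=\frac2{1+\zeta^2}$, so $\frac{p''}{p'}=\frac{-2\rho}{1+\rho^2}$ and $\frac{g'}g=\frac{p'}2-\frac{\rho}{1+\rho^2}=\frac{1-\rho}{1+\rho^2}$ at $\rho$. Hence
$$a=\tfrac12\Bigl[(1-\rho^2)\frac{p''}{p'}-2\rho\Bigr]=\frac{-2\rho}{1+\rho^2},\qquad b=\tfrac12\Bigl[(1-\rho^2)\frac{g'}g-\rho\Bigr]=\frac{1-2\rho-\rho^2}{2(1+\rho^2)} .$$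
With $x=2\arctan\rho=p(\rho)\in(-\frac\pi2,\frac\pi2)$, the position of the base point in the strip, $\sin x=\frac{2\rho}{1+\rho^2}$ and $\cos x=\frac{1-\rho^2}{1+\rho^2}$, so
$$a=-\sin x,\qquad b=\tfrac12(\cos x-\sin x).\tag{3}$$

**A number.** For $n=2$, $\rho=-\frac23$: $\sin x=-\frac{12}{13}$, $\cos x=\frac5{13}$, so $a=\frac{12}{13}$, $b=\frac{17}{26}$ and $a+b=\frac{41}{26}>\frac32$. The paraboloid is beaten.

**Step 4: optimize over $x$.** Write $m=n-1$. Then
$$a+\lambda mb=\tfrac{\lambda m}2\cos x-\bigl(1+\tfrac{\lambda m}2\bigr)\sin x .$$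
The maximum is at the $x\in(-\frac\pi2,0)$ with $(\cos x,\sin x)$ proportional to $(\frac{\lambda m}2,-(1+\frac{\lambda m}2))$, and equals
$$\sqrt{\bigl(\tfrac{\lambda m}2\bigr)^2+\bigl(1+\tfrac{\lambda m}2\bigr)^2}=\sqrt{1+m\lambda+\tfrac{m^2\lambda^2}2}.$$
Since $\tau_f(e_1)-a_f(e_1)=mb$, this is the lower bound in B(1), attained by a member of $K(B)$; $\lambda=1$ gives $\sqrt{(n^2+1)/2}$. For $x=-\pi/4$ we have $A(e_1,e_2)=be_2$ with $b=1/\sqrt2$, so the constant in B(2) cannot be lowered.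

**What the example predicts.** The points (3) lie on the ellipse $a^2+(2b-a)^2=1$. It passes through $(a,b)=(\frac1{\sqrt2},\frac1{\sqrt2})$, and as $x\to-\frac\pi2$ the points tend to $(1,\frac12)$, the pair of $z/(1-z_1)$. Moreover, if $h$ denotes the maximum in Step 4, then at the maximizing $x$ we have $a=-\sin x=(1+\frac{\lambda m}2)/h$, that is,
$$a\,h=1+\tfrac{n-1}2\lambda .\tag{4}$$
Keep this relation in mind.

## Midpoints of $f(z)$ and $f(-z)$: the bound $n$, and compactness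

Convexity is used through midpoints. If $f\in K(B)$ then $\frac12(f(z)+f(-z))\in f(B)$, so
$$H(z)=f^{-1}\bigl(\tfrac12f(z)+\tfrac12f(-z)\bigr)$$
maps $B$ into $B$. As $\frac12f(z)+\frac12f(-z)=A(z,z)+O(\|z\|^4)$ and $f^{-1}(w)=w+O(\|w\|^2)$, we have $H(z)=A(z,z)+O(\|z\|^4)$. The Schwarz lemma gives $\|H(\zeta z)\|\le|\zeta|^2$ for $z\in S$; dividing by $|\zeta|^2$ and letting $\zeta\to0$, $\|A(z,z)\|\le1$. (For $n=1$ this is the classical $|f''(0)|/2\le1$.) For unit $u,v$,
$$\|A(u,v)\|=\tfrac14\|A(u+v,u+v)-A(u-v,u-v)\|\le\tfrac14\bigl(\|u+v\|^2+\|u-v\|^2\bigr)=1,$$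
hence
$$\|A(u,v)\|\le\|u\|\,\|v\|,\qquad\text{in particular }|a_f(e)|\le1.\tag{5}$$
So every diagonal entry of $T_e$ has modulus at most $1$, and $\operatorname{ord}K(B)\le n$. That is where this approach stops: it treats the entries $\langle A(e,e_j),e_j\rangle$ with $e_j\perp e$ no better than $a$, while B(2) claims they are at most $1/\sqrt2$. But (5) is enough for compactness, which we shall need in order to work with maximizers.

**Lemma 1.** $K(B)$ is compact for locally uniform convergence.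

*Proof.* **Local boundedness.** Let $\|p\|\le r<1$, write $p=(\tanh s)u$ with $u\in S$, $s\ge0$, and $\varphi=\varphi^u_s$, so $\varphi(0)=p$. Let $A_\varphi$ be the quadratic part of $F=\Lambda_\varphi f\in K(B)$. Differentiate $f(\varphi(z))=f(p)+Df(p)D\varphi(0)F(z)$ twice at $0$ in the direction $w$; with $v=D\varphi(0)w$,
$$Df(p)^{-1}D^2f(p)(v,v)=2D\varphi(0)A_\varphi(w,w)-D^2\varphi(0)(w,w).$$
By (2), $\|D\varphi(0)\|\le1$, $\|w\|\le\cosh^2s\,\|v\|\le\frac{\|v\|}{1-r^2}$ and $\|D^2\varphi(0)(w,w)\|\le2\|w\|\|v\|$. By (5) for $F$ the right side has norm at most $2\|w\|^2+2\|w\|\|v\|\le M\|v\|^2$ with $M=M(r)=4(1-r^2)^{-2}$, independent of $f$. Polarizing as above, $\|Df(p)^{-1}D^2f(p)(u,v)\|\le M\|u\|\|v\|$. So for $u\in S$ and $0\le t\le r$,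
$$\Bigl\|\frac d{dt}Df(tu)\Bigr\|=\bigl\|Df(tu)\cdot Df(tu)^{-1}D^2f(tu)(u,\cdot)\bigr\|\le M\|Df(tu)\|,$$
and Gronwall's inequality gives $\|Df\|\le e^{M(r)}$ on $rB$. Hence $\|f\|\le e^{M(r)}$ on $rB$, and $K(B)$ is normal.

**Closedness.** Let $f_k\in K(B)$, $f_k\to f$ locally uniformly. Then $f(0)=0$ and $Df(0)=I$. For $u\in S$ the zero-free functions $\zeta\mapsto\det Df_k(\zeta u)$ converge to $\det Df(\zeta u)$, which is $1$ at $\zeta=0$; by Hurwitz's theorem it has no zeros. So $Df$ is everywhere invertible.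

*Injectivity.* Suppose $f(p)=f(q)=c$ with $p\ne q$. For small $\delta>0$ and large $k$, the map $z\mapsto z-Df(p)^{-1}(f_k(z)-c)$ on the closed ball of radius $\delta$ about $p$ has derivative $I-Df(p)^{-1}Df_k(z)$ of norm at most $\frac12$, and it moves $p$ by at most $\delta/2$. So it is a contraction of that closed ball into itself, and its fixed point $z_k$ satisfies $f_k(z_k)=c$. The same holds near $q$. Taking $\delta$ so small that the two balls are disjoint contradicts the injectivity of $f_k$. So $f$ is biholomorphic onto its image.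

*Convexity.* Let $p,q\in B$ and $t\in(0,1)$; we show $(1-t)f(p)+tf(q)\in f(B)$. We may assume $\|q\|\le\|p\|$ (otherwise exchange the roles) and $p\ne0$. The linear map $Uz=\langle z,p\rangle q/\|p\|^2$ has norm $\|q\|/\|p\|\le1$ and $Up=q$. So $g_k(z)=f_k^{-1}((1-t)f_k(z)+tf_k(Uz))$ maps $B$ to $B$ and fixes $0$, and $\|g_k(p)\|\le\|p\|$. Let $c$ be a limit point of $g_k(p)$; then $\|c\|<1$, and locally uniform convergence gives $f(c)=(1-t)f(p)+tf(q)$. $\square$

Consequently a continuous function of the coefficients of $f$ and of $e\in S$ attains its maximum on $K(B)\times S$; coefficients depend continuously on $f$ by Cauchy's formula.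

## Infinitesimal midpoints along automorphisms

We now refine the midpoint argument. Instead of $z$ and $-z$ we use $\chi_\varepsilon(z)$ and $\chi_{-\varepsilon}(z)$ for a one-parameter group of automorphisms and look at the term of order $\varepsilon^2$. The field that moves $0$ in the direction $v$ is $v-\langle z,v\rangle z$; to it we add an arbitrary infinitesimal rotation $Mz$, to be optimized at the end.

**Lemma 2.** Let $f\in K(B)$, $e,z\in S$, $T=T_e$, $\omega\in\{1,i\}$. Then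
$$\operatorname{Re}\bigl\{\omega^2\langle6C(e,e,z)-4A(z,Te),z\rangle\bigr\}+4\|T^*z\|^2-4\bigl(\operatorname{Re}\omega\langle Tz,z\rangle\bigr)^2\le1+|\langle z,e\rangle|^2.\tag{6}$$

*Proof.* **Step 1: the maps.** Let $v=\omega e$, let $M$ be skew-Hermitian, and let $X(z)=v-\langle z,v\rangle z+Mz$. As $\operatorname{Re}\langle Mz,z\rangle=0$, we have $\operatorname{Re}\langle X(z),z\rangle=(1-\|z\|^2)\operatorname{Re}\langle v,z\rangle$, so along integral curves $\frac d{dt}\log(1-\|z\|^2)=-2\operatorname{Re}\langle v,z\rangle$ is bounded. Thus $X$ is complete on $B$, and its flow $\chi_\varepsilon$ consists of automorphisms. Since $f(B)$ is convex,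
$$H_\varepsilon=f^{-1}\bigl(\tfrac12f\circ\chi_\varepsilon+\tfrac12f\circ\chi_{-\varepsilon}\bigr)$$
is a holomorphic map $B\to B$.

**Step 2: expansion in $\varepsilon$.** $H_\varepsilon(z)$ is smooth in $(\varepsilon,z)$ and even in $\varepsilon$. From $\chi_{\pm\varepsilon}=z\pm\varepsilon X+\frac{\varepsilon^2}2(DX)X+O(\varepsilon^3)$,
$$\tfrac12f\circ\chi_\varepsilon+\tfrac12f\circ\chi_{-\varepsilon}=f+\tfrac{\varepsilon^2}2\bigl[D^2f(X,X)+Df\,(DX)X\bigr]+O(\varepsilon^4),$$
and applying $f^{-1}$,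
$$H_\varepsilon=z+\tfrac{\varepsilon^2}2V(z)+O(\varepsilon^4),\qquad V=(Df)^{-1}D^2f(X,X)+(DX)X,\tag{7}$$
uniformly near $0$ together with $z$-derivatives (Taylor's formula for smooth functions of $(\varepsilon,z)$).

**Step 3: the Schwarz lemma gives $\operatorname{Re}\langle DV(0)z,z\rangle\le0$ for $z\in S$.** $H_\varepsilon$ need not fix $0$; we correct this at negligible cost. Let $c=H_\varepsilon(0)=O(\varepsilon^2)$, $c=(\tanh s)u$ with $u\in S$, $s\ge0$, so $s=O(\varepsilon^2)$. Put $\psi=\varphi^u_{-s}$, so $\psi(c)=0$. By (2), $D\psi(c)=[D\varphi^u_s(0)]^{-1}$ is $\cosh^2s$ on $u$ and $\cosh s$ on $u^\perp$, so $D\psi(c)=I+O(s^2)=I+O(\varepsilon^4)$. The map $\psi\circ H_\varepsilon:B\to B$ fixes $0$, so its derivative there, $I+\frac{\varepsilon^2}2DV(0)+O(\varepsilon^4)$, has norm at most $1$. For $z\in S$ this yields $1+\varepsilon^2\operatorname{Re}\langle DV(0)z,z\rangle+O(\varepsilon^4)\le1$; divide by $\varepsilon^2$ and let $\varepsilon\to0$.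

**Step 4: the linear part of $V$.** Modulo $O(\|z\|^2)$,
$$Df(z)^{-1}y=y-2A(z,y),\qquad D^2f(z)(y,y)=2A(y,y)+6C(z,y,y),\qquad X=v+Mz,$$
and $DX(z)y=-\langle y,v\rangle z-\langle z,v\rangle y+My$. So the linear part of $(Df)^{-1}D^2f(X,X)$ is $4A(v,Mz)+6C(z,v,v)-4A(z,A(v,v))$. In $(DX)X=-\langle X,v\rangle z-\langle z,v\rangle X+MX$ the linear part is $-z-\langle z,v\rangle v+M^2z$. Therefore
$$DV(0)z=4A(v,Mz)+6C(z,v,v)-4A(z,A(v,v))-z-\langle z,v\rangle v+M^2z .$$
We have $\langle M^2z,z\rangle=-\|Mz\|^2$, $A(v,v)=\omega^2Te$ and $C(z,v,v)=\omega^2C(e,e,z)$. With $y=Mz$, Step 3 reads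
$$\operatorname{Re}\{\omega^2\langle6C(e,e,z)-4A(z,Te),z\rangle\}+4\operatorname{Re}\omega\langle Ty,z\rangle-\|y\|^2\le1+|\langle z,e\rangle|^2 .\tag{8}$$

**Step 5: choose the rotation.** Every $y$ with $\operatorname{Re}\langle y,z\rangle=0$ occurs: write $y=i\kappa z+y'$ with $\kappa\in\mathbb R$, $y'\perp z$, and take the skew-Hermitian $M=i\kappa zz^*+y'z^*-zy'^*$, for which $Mz=y$. Let $q=\bar\omega T^*z$, so $\omega\langle Ty,z\rangle=\langle y,q\rangle$, and let $r=\operatorname{Re}\langle q,z\rangle=\operatorname{Re}\omega\langle Tz,z\rangle$. Choose $y=2(q-rz)$, which satisfies $\operatorname{Re}\langle y,z\rangle=2(r-r)=0$. Since $\operatorname{Re}\langle q-rz,q\rangle=\|q-rz\|^2=\|q\|^2-r^2$,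
$$4\operatorname{Re}\langle y,q\rangle-\|y\|^2=8(\|q\|^2-r^2)-4(\|q\|^2-r^2)=4\|q\|^2-4r^2,$$
and $\|q\|=\|T^*z\|$. Insert this in (8). $\square$

**Corollary.** For $e,z\in S$,
$$8\|T_e^*z\|^2-4|\langle T_ez,z\rangle|^2\le2\bigl(1+|\langle z,e\rangle|^2\bigr).\tag{9}$$
Consequently $|\langle A(e,e'),e'\rangle|\le1/\sqrt2$ for orthonormal $e,e'$, and B(2) is proved.

*Proof.* Add (6) for $\omega=1$ and $\omega=i$. The terms with $\omega^2=\pm1$ cancel, and $(\operatorname{Re}\langle Tz,z\rangle)^2+(\operatorname{Re}i\langle Tz,z\rangle)^2=|\langle Tz,z\rangle|^2$. For the consequence take $z=e'$: as $|\langle Te',e'\rangle|=|\langle e',T^*e'\rangle|\le\|T^*e'\|$, (9) gives $4|\langle Te',e'\rangle|^2\le2$. Sharpness was shown in the strip example. $\square$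

The rotation is essential here: with $M=0$, that is $y=0$ in (8), the sum over $\omega=1,i$ reads $0\le2(1+|\langle z,e\rangle|^2)$ and says nothing about $A$. As a check of (9): for $z/(1-z_1)$ and $e=z=e_1$ both sides equal $4$; for the map (3) with $x=-\pi/4$, $e=e_1$, $z=e_2$, both sides equal $2$.

## Why separate bounds for the diagonal entries do not suffice

We now know $|a|\le1$ and $|T_{jj}|\le1/\sqrt2$ for $j\ge2$, both sharp. Adding gives $\operatorname{ord}K(B)\le1+\frac{n-1}{\sqrt2}$, which is $1.707\dots$ for $n=2$, still above $\sqrt{5/2}$. Along the ellipse $a^2+(2b-a)^2=1$ the value $b=\frac1{\sqrt2}$ comes with $a=\frac1{\sqrt2}$, and $b\to\frac12$ as $a\to1$. So we need an inequality that couples $a$ with the rest of the trace.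

The coupling is expected to be (4), in the form "$\operatorname{Re}a\cdot h\le1+\frac{n-1}2\lambda$ at a maximizer". We shall prove this by varying a maximizer through Koebe transforms. But for $\lambda=1$ alone it does not finish the job: it says $\alpha h\le\frac{n+1}2$ with $h=\operatorname{ord}K(B)$ and $\alpha=\operatorname{Re}a$, and gives nothing if $\alpha$ is small. The bound on $|T_{jj}|$ does give $\alpha\ge h-\frac{n-1}{\sqrt2}$, so $h(h-\frac{n-1}{\sqrt2})\le\frac{n+1}2$. For $n=2$ this is $h\le\frac12\bigl(\frac1{\sqrt2}+\sqrt{13/2}\bigr)\approx1.628$, better than $1.707$, but not $1.581$.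

The way past this is to maximize $\operatorname{Re}[a+\lambda(\tau(e)-a)]$ for all $\lambda\ge1$ at once. The maximum $h(\lambda)$ is a convex function of $\lambda$, and at a maximizer the number $\alpha$ is $h-\lambda h'$, so the coupling becomes a differential inequality for $h$. As $\lambda\to\infty$ the sharp bound $|T_{jj}|\le1/\sqrt2$ controls $h$, and the differential inequality carries this information down to $\lambda=1$.

## Varying a maximizer by rotations and Koebe transforms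

For $\lambda\ge1$ let
$$\Psi_\lambda(f,e)=\operatorname{Re}[a+\lambda\hat\beta],\qquad\hat\beta=\tau(e)-a,\qquad h(\lambda)=\max_{K(B)\times S}\Psi_\lambda .$$
The maximum exists by Lemma 1. The map $z/(1-z_1)$ has $a=1$ and $\hat\beta=\frac{n-1}2$ at $e_1$, so $h(\lambda)\ge1+\frac{n-1}2\lambda>0$.

**Proposition.** If $(f,e)$ maximizes $\Psi_\lambda$, $\lambda\ge1$, and $\alpha=\operatorname{Re}a$, then
$$\alpha\,h(\lambda)\le1+\tfrac{n-1}2\lambda.\tag{10}$$

*Proof.* Choose an orthonormal basis $e_1=e,e_2,\dots,e_n$ and put $T_{jk}=\langle Te_k,e_j\rangle$. So $T_{11}=a$. Write the first column as $Te=ae+\gamma$ with $\gamma=\sum_{k\ge2}\gamma_ke_k$, $\gamma_k=T_{k1}$, and the first row through $t_k=T_{1k}$ $(k\ge2)$, $\|t\|^2=\sum_{k\ge2}|t_k|^2$. Let $\sigma=\langle T\gamma,e\rangle=\sum_{k\ge2}t_k\gamma_k$ and $T'=(T_{jk})_{j,k\ge2}$. Then $(T^2)_{11}=a^2+\sigma$.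

**Step 1 (phase): $a+\lambda\hat\beta$ is real.** Replacing $e$ by $e^{i\theta}e$ multiplies $a$ and $\tau(e)$ by $e^{i\theta}$. So $\operatorname{Re}e^{i\theta}(a+\lambda\hat\beta)$ is maximal at $\theta=0$, and $a+\lambda\hat\beta=h(\lambda)$.

**Step 2 (rotation of $e$): a formula for $\operatorname{Re}\tau(\gamma)$,** a quantity that will appear below and that no pointwise bound controls well enough. Write $\Psi_\lambda=\operatorname{Re}[\lambda\tau(e)-(\lambda-1)a(e)]$ and move $e$ along $(e+\varepsilon\gamma)/\|e+\varepsilon\gamma\|$, where $\varepsilon\in\mathbb R$ and $\|e+\varepsilon\gamma\|=1+O(\varepsilon^2)$. At $\varepsilon=0$ the derivative of $\tau(e)$ is $\tau(\gamma)$, and that of $\langle A(e,e),e\rangle$ is $2\langle T\gamma,e\rangle+\langle Te,\gamma\rangle=2\sigma+\|\gamma\|^2$. Maximality gives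
$$\lambda\operatorname{Re}\tau(\gamma)=(\lambda-1)\bigl(2\operatorname{Re}\sigma+\|\gamma\|^2\bigr).\tag{11}$$

**Step 3 (Koebe transform): the derivative of the quadratic part.** Let $\varphi_s=\varphi^e_s$ and $f_s=\Lambda_{\varphi_s}f\in K(B)$, $s\in\mathbb R$. Since $\varphi_s(z)=z+s(e-\langle z,e\rangle z)+O(s^2)$ and $Df(z)y=y+2A(z,y)+3C(z,z,y)+O(\|z\|^3)$,
$$f\circ\varphi_s-f(\varphi_s(0))=z+2sA(e,z)+A(z,z)+s\bigl(3C(e,z,z)-\langle z,e\rangle z\bigr)+O(s^2)+O(\|z\|^3).$$
The linear part is $(I+2sT+O(s^2))z$, and $f_s$ is obtained by applying its inverse $I-2sT+O(s^2)$. So the quadratic form of $f_s$ is $A+sA'+O(s^2)$ with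
$$A'(z,z)=3C(e,z,z)-\langle z,e\rangle z-2TA(z,z).$$
Polarizing, $A'(e,e_j)=3C(e,e,e_j)-\frac{1+\delta_{1j}}2e_j-2T^2e_j$.

**Step 4: the unknown cubic term is bounded below by (6) with $\omega=i$.** For $z=e_j$ we have $\omega^2=-1$ and $\operatorname{Re}i\langle Te_j,e_j\rangle=-\operatorname{Im}T_{jj}$, so after dividing by $2$,
$$3\operatorname{Re}\langle C(e,e,e_j),e_j\rangle\ge2\operatorname{Re}\langle A(e_j,Te),e_j\rangle+2\|T^*e_j\|^2-2(\operatorname{Im}T_{jj})^2-\tfrac{1+\delta_{1j}}2 .$$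
Therefore
$$\operatorname{Re}\langle A'(e,e_j),e_j\rangle\ge2\operatorname{Re}\langle A(e_j,Te),e_j\rangle+2\|T^*e_j\|^2-2(\operatorname{Im}T_{jj})^2-2\operatorname{Re}(T^2)_{jj}-(1+\delta_{1j}).\tag{12}$$

**Step 5: the entry $j=1$.** Here $\langle A(e,Te),e\rangle=\langle T^2e,e\rangle=(T^2)_{11}$, so two terms cancel. As $\|T^*e_j\|^2=\sum_k|T_{jk}|^2$, we have $\|T^*e\|^2=|a|^2+\|t\|^2$, and (12) becomes
$$\operatorname{Re}\langle A'(e,e),e\rangle\ge2\alpha^2+2\|t\|^2-2 .\tag{13}$$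

**Step 6: the sum over $j\ge2$.** First, by symmetry of $A$ and linearity of $\tau$,
$$\sum_{j\ge2}\langle A(e_j,Te),e_j\rangle=\tau(Te)-(T^2)_{11}=a\tau(e)+\tau(\gamma)-a^2-\sigma=a\hat\beta+\tau(\gamma)-\sigma .$$
Next, $\sum_{j\ge2}\|T^*e_j\|^2=\|\gamma\|^2+\|T'\|_{HS}^2$ and $\sum_{j\ge2}(T^2)_{jj}=\sigma+\operatorname{trace}T'^2$, where $\|N\|_{HS}^2=\sum|N_{jk}|^2$. Since $\|T'-T'^*\|_{HS}^2=2\|T'\|_{HS}^2-2\operatorname{Re}\operatorname{trace}T'^2$,
$$\sum_{j\ge2}\bigl[\|T^*e_j\|^2-(\operatorname{Im}T_{jj})^2-\operatorname{Re}(T^2)_{jj}\bigr]=\|\gamma\|^2-\operatorname{Re}\sigma+Q,$$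
$$Q=\tfrac12\|T'-T'^*\|_{HS}^2-\sum_{j\ge2}(\operatorname{Im}T_{jj})^2=\tfrac12\sum_{\substack{j,k\ge2\\ j\ne k}}|T_{jk}-\overline{T_{kj}}|^2+\sum_{j\ge2}(\operatorname{Im}T_{jj})^2\ge0,\tag{14}$$
because the diagonal entries $2i\operatorname{Im}T_{jj}$ of $T'-T'^*$ contribute $2\sum(\operatorname{Im}T_{jj})^2$ to the first term of $Q$. Summing (12) over $j\ge2$,
$$\sum_{j\ge2}\operatorname{Re}\langle A'(e,e_j),e_j\rangle\ge2\operatorname{Re}(a\hat\beta)+2\operatorname{Re}\tau(\gamma)-4\operatorname{Re}\sigma+2\|\gamma\|^2+2Q-(n-1).\tag{15}$$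

**Step 7: maximality.** The function $s\mapsto\Psi_\lambda(f_s,e)$ is maximal at $s=0$, so its derivative, which is the left side of (13) plus $\lambda$ times the left side of (15), vanishes. By (11), $2\lambda\operatorname{Re}\tau(\gamma)=4(\lambda-1)\operatorname{Re}\sigma+2(\lambda-1)\|\gamma\|^2$. The coefficient of $\operatorname{Re}\sigma$ becomes $-4\lambda+4(\lambda-1)=-4$ and that of $\|\gamma\|^2$ becomes $2\lambda+2(\lambda-1)=4\lambda-2$:
$$0\ge2\alpha^2+2\lambda\operatorname{Re}(a\hat\beta)-2-\lambda(n-1)+\bigl[2\|t\|^2-4\operatorname{Re}\sigma+(4\lambda-2)\|\gamma\|^2\bigr]+2\lambda Q.\tag{16}$$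
By Cauchy–Schwarz $|\sigma|\le\|t\|\|\gamma\|$, so the bracket is at least $2(\|t\|-\|\gamma\|)^2+4(\lambda-1)\|\gamma\|^2\ge0$; this uses $\lambda\ge1$. By Step 1,
$$2\alpha^2+2\lambda\operatorname{Re}(a\hat\beta)=2\operatorname{Re}\bigl(a(a+\lambda\hat\beta)\bigr)+2\alpha^2-2\operatorname{Re}a^2=2\alpha h+2(\operatorname{Im}a)^2\ge2\alpha h.\tag{17}$$
Hence $0\ge2\alpha h-2-\lambda(n-1)$, which is (10). $\square$

## The differential inequality in $\lambda$

**Step 1: regularity of $h$.** $h$ is the maximum of the affine functions $\lambda\mapsto\operatorname{Re}a+\lambda\operatorname{Re}\hat\beta$, with slopes bounded by $|\hat\beta|\le\sum_{j\ge2}|T_{jj}|\le\frac{n-1}{\sqrt2}$ by B(2). So $h$ is convex and Lipschitz on $[1,\infty)$, hence differentiable almost everywhere and the integral of its derivative. Since also $|a|\le1$,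
$$0<h(\lambda)\le1+\tfrac{n-1}{\sqrt2}\lambda.\tag{18}$$

**Step 2: the maximizer seen from $h$.** Let $h$ be differentiable at $\lambda>1$, let $(f,e)$ be a maximizer for this $\lambda$, $\alpha=\operatorname{Re}a$, $\mathcal B=\operatorname{Re}\hat\beta$. Then $\alpha+\mu\mathcal B\le h(\mu)$ for all $\mu\ge1$, with equality at $\mu=\lambda$. So the line $\mu\mapsto\alpha+\mu\mathcal B$ is tangent to $h$ at $\lambda$:
$$\mathcal B=h'(\lambda),\qquad\alpha=h(\lambda)-\lambda h'(\lambda).$$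
Now (10) says that for almost every $\lambda>1$
$$h(h-\lambda h')\le1+\tfrac{n-1}2\lambda .$$

**Step 3: integrate.** We have $\frac d{d\lambda}\frac{h^2}{\lambda^2}=-\frac2{\lambda^3}h(h-\lambda h')$ and $\frac d{d\lambda}\bigl[-\frac1{\lambda^2}-\frac{n-1}\lambda\bigr]=\frac2{\lambda^3}\bigl[1+\frac{n-1}2\lambda\bigr]$. So
$$\frac d{d\lambda}\Bigl[\frac{h^2}{\lambda^2}-\frac1{\lambda^2}-\frac{n-1}\lambda\Bigr]=\frac2{\lambda^3}\Bigl[1+\tfrac{n-1}2\lambda-h(h-\lambda h')\Bigr]\ge0\quad\text{a.e.}$$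
The bracket on the left is locally absolutely continuous on $[1,\infty)$, hence nondecreasing. By (18) its limit as $\lambda\to\infty$ is at most $\frac{(n-1)^2}2$. Therefore, for every $\lambda\ge1$,
$$h(\lambda)^2\le1+(n-1)\lambda+\tfrac{(n-1)^2}2\lambda^2.\tag{19}$$

**Step 4: conclusion.** The strip example gives the reverse inequality, so equality holds in (19) for every $\lambda\ge1$. Replacing $e$ by $e^{i\theta}e$ turns $\operatorname{Re}$ into modulus, so $h(\lambda)=\max|a_f(e)+\lambda(\tau_f(e)-a_f(e))|$. This is B(1). For $\lambda=1$,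
$$\operatorname{ord}K(B)=h(1)=\sqrt{1+(n-1)+\tfrac{(n-1)^2}2}=\sqrt{\frac{n^2+1}2},$$
and the maximum is attained, by the strip map (3) with $\tan x=-\frac{n+1}{n-1}$, $x\in(-\frac\pi2,0)$. This proves Theorem A. $\blacksquare$

## Self-adjointness of $T_e$ at a maximizer

It remains to prove B(3). Let $\tau_f(e)=h(1)=:h$, so $(f,e)$ maximizes $\Psi_1=\operatorname{Re}\tau$. Put $\alpha=\operatorname{Re}a$ and $\mathcal B=\operatorname{Re}\hat\beta=h-\alpha$.

**Step 1: the value of $\alpha$.** We have $\alpha+\lambda\mathcal B\le h(\lambda)$ for $\lambda\ge1$, with equality at $\lambda=1$, so $\mathcal B\le h'_+(1)$. Now $h(\lambda)$ is known exactly: $2hh'=(n-1)+(n-1)^2\lambda$, which at $\lambda=1$ is $n(n-1)$, so $h_+'(1)=\frac{n(n-1)}{2h}$. Using $2h^2=n^2+1$,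
$$\alpha\ge h-\frac{n(n-1)}{2h}=\frac{n^2+1-n^2+n}{2h}=\frac{n+1}{2h}.$$
On the other hand (10) with $\lambda=1$ is $\alpha h\le\frac{n+1}2$. Hence $\alpha=\frac{n+1}{2h}=\frac{n+1}{\sqrt{2(n^2+1)}}$.

**Step 2: nothing was lost in the Proposition.** With $\lambda=1$, inserting (17) in (16) gives
$$0\ge\bigl[2\alpha h-(n+1)\bigr]+2(\operatorname{Im}a)^2+\bigl[2\|t\|^2-4\operatorname{Re}\sigma+2\|\gamma\|^2\bigr]+2Q .$$
The first bracket is $0$ by Step 1 and the other three terms are nonnegative, so each of them vanishes: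

* $\operatorname{Im}a=0$, so $\langle A(e,e),e\rangle=\alpha=(n+1)/\sqrt{2(n^2+1)}$;
* $Q=0$, and by (14) this means $T_{jk}=\overline{T_{kj}}$ for all $j,k\ge2$, that is, $T'=T'^*$;
* $2\|t\|^2-4\operatorname{Re}\sigma+2\|\gamma\|^2=2\sum_{k\ge2}|t_k-\bar\gamma_k|^2=0$, that is, $T_{1k}=\overline{T_{k1}}$ for $k\ge2$.

Hence $T_e=T_e^*$, which completes the proof of B(3). $\blacksquare$
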